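# Torsion in the homology of $\Pi_\lambda$: a complex encoded in sets of equal weight

## A family of sets, its stars, and a weight that sees only the stars

Let $X$ be a finite simplicial complex. Throughout, complexes contain the empty face $\emptyset$. Choose a finite nonempty set $V$ that contains the vertices of $X$ and is not itself a face of $X$; if necessary, add an element that is not a vertex of $X$. Add two new points and put $N=V\sqcup\{o,o'\}$. On $N$ we form the family
$$\mathcal S=\{A\cup\{o\},\ A\cup\{o'\}: A\subseteq V\}\ \cup\ \{F\cup\{o,o'\},\ V\setminus F: F\in X\}. \tag{1}$$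

So a subset of $N$ containing exactly one of $o,o'$ always belongs to $\mathcal S$; one containing both belongs to $\mathcal S$ when its trace on $V$ is a face of $X$; one containing neither belongs when its complement in $V$ is a face. Write $S^c=N\setminus S$. The family is closed under complementation in $N$: the complement of $A\cup\{o\}$ is $(V\setminus A)\cup\{o'\}$, and the complement of $F\cup\{o,o'\}$ is $V\setminus F$. Since $V\notin X$, neither $\emptyset$ nor $N$ is in $\mathcal S$.

For $k\in N$ the star of $k$ is
$$T_k=\{S\in\mathcal S: k\in S\},\qquad T_k^c=\mathcal S\setminus T_k .$$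
Complementation $S\mapsto S^c$ exchanges $T_k$ and $T_k^c$, so $|T_k|=|T_k^c|=|\mathcal S|/2$ for every $k$. As $|\mathcal S|=2\cdot 2^{|V|}+2|X|\ge 4+2$ (here $|X|$ counts all faces, including $\emptyset$), this number is at least $3$.

We shall give each $S\in\mathcal S$ a positive even integer weight $a_S$, write $a(I)=\sum_{S\in I}a_S$ for $I\subseteq\mathcal S$, and arrange that for one number $c$
$$a(I)=c\iff I=T_k\ \text{for some }k\in N. \tag{2}$$

Here is the smallest instance. Take $X=\{\emptyset\}$ and $V=\{v\}$, and rename $v,o,o'$ as $1,2,3$. Then $\mathcal S$ consists of all six nonempty proper subsets of $\{1,2,3\}$, and $T_1=\{\{1\},\{1,2\},\{1,3\}\}$, and so on. Take the weights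
$$a_{1}=670,\quad a_{2}=586,\quad a_{3}=574,\quad a_{12}=2,\quad a_{13}=14,\quad a_{23}=98 .$$
Each star has weight $686$: $670+2+14=586+2+98=574+14+98=686$. No other subfamily does. Indeed, let $x_i,y_{ij}\in\{0,1\}$ record which sets are in $I$, and note $a_1=2(343-1-7)$, $a_2=2(343-1-49)$, $a_3=2(343-7-49)$. Then
$$a(I)-686=2\bigl[343(x_1+x_2+x_3-1)+49(y_{23}-x_2-x_3)+7(y_{13}-x_1-x_3)+(y_{12}-x_1-x_2)\bigr].$$
All four brackets lie between $-3$ and $3$. A sum $\sum d_i7^i$ with $|d_i|\le 3$ vanishes only if all $d_i$ vanish (reduce modulo $7$ to get $d_0=0$, divide by $7$, repeat). So $a(I)=686$ forces exactly one $x_k$ to be $1$ and $y_{ij}=x_i+x_j$, that is, $I=T_k$.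

What is this for? The weights $a_S$ will be the parts of an integer partition $\lambda$. Attached to $\lambda$ is an arrangement of subspaces and its intersection lattice $\Pi_\lambda$, and it was conjectured that their cohomology and homology never have torsion. We shall see that (2), together with a control of the other coincidences $a(I)=a(J)$, plants the homology of $X$ inside that of $\Pi_\lambda$. Since $X$ may be a projective plane, the conjecture fails.

## Orbit arrangements, the lattice $\Pi_\lambda$, and the theorem

Let $\lambda=(\lambda_1,\dots,\lambda_k)$ be a partition of $n\geq 1$ with $\lambda\ne(1,\dots,1)$. A set partition of $[n]=\{1,\dots,n\}$ has shape $\lambda$ if its block sizes, in weakly decreasing order, are $\lambda_1,\dots,\lambda_k$. To a set partition $\pi$ we attach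
$$V_\pi=\{x\in\mathbb R^n: x_i=x_j\text{ whenever } i,j\text{ lie in the same block of }\pi\}.$$

**Definition (orbit arrangement).** $\mathcal A_\lambda=\{V_\pi:\pi\text{ of shape }\lambda\}$, and $M_{\mathcal A_\lambda}=\mathbb R^n\setminus\bigcup_{V\in\mathcal A_\lambda}V$ is its complement. Equivalently, $\mathcal A_\lambda$ is the $S_n$-orbit of one such subspace under coordinate permutations.

Order set partitions by refinement: $\sigma\le\pi$ means that every block of $\sigma$ lies in a block of $\pi$ ("$\pi$ coarsens $\sigma$"). Since $V_\pi\cap V_\rho=V_{\pi\vee\rho}$, intersections of members of $\mathcal A_\lambda$ correspond to joins.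

**Definition (intersection lattice).** $\Pi_\lambda$ is the subposet of the partition lattice $\Pi_n$ consisting of all joins of partitions of shape $\lambda$. The empty join is the discrete partition $\hat0$, and the top $\hat1$ is the one-block partition. $\widetilde H_*(\Pi_\lambda)$ denotes reduced integral simplicial homology of the order complex (simplices are the finite chains) of the proper part $\Pi_\lambda\setminus\{\hat0,\hat1\}$.

All homology is integral, computed for complexes from augmented oriented chains $\widetilde C_*$. In particular the complex $\{\emptyset\}$ has $\widetilde H_{-1}=\mathbb Z$. $H^*(M_{\mathcal A_\lambda})$ is singular cohomology with integer coefficients.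

The question is whether $\widetilde H_*(\Pi_\lambda)$ and $H^*(M_{\mathcal A_\lambda})$ are torsion-free for every $\lambda\neq(1,\dots,1)$; the conjecture says yes. To pass between the two sides we use the following theorem.

**Fact A (Goresky–MacPherson formula;** *Stratified Morse Theory*, Part III, 1988**).** With integer coefficients,
$$\widetilde H^i(M_{\mathcal A_\lambda})\cong\bigoplus_{x\in\Pi_\lambda,\ x>\hat0}\widetilde H_{\operatorname{codim}(V_x)-2-i}\bigl((\hat0,x)\bigr),$$
where $(\hat0,x)$ is the open interval in $\Pi_\lambda$.

We may use this for every integer $i$. For $i<0$ the left side is $0$. So is the right side: along a chain in $(\hat0,x)$ the subspaces drop strictly in dimension, so the order complex of $(\hat0,x)$ has dimension at most $\operatorname{codim}(V_x)-2$.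

Let us try small cases. For $\lambda=(2,2)$ there are three partitions of shape $\lambda$, and any two have join $\hat1$. The proper part is three points and $\widetilde H_0=\mathbb Z^2$. In Fact A, the element $\hat1$ has codimension $3$ and contributes $\widetilde H_{1-i}$ of three points, which is $\mathbb Z^2$ at $i=1$. Each of the three atoms has codimension $2$ and contributes $\widetilde H_{-i}(\{\emptyset\})$, which is $\mathbb Z$ at $i=1$. In total $H^1=\mathbb Z^5$. Directly: after dividing by the line $x_1=x_2=x_3=x_4$ we have $\mathbb R^3$ minus three lines through $0$, which is homotopy equivalent to a sphere minus six points, and this has $H^1=\mathbb Z^5$.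

More generally, if $\lambda$ has at most three parts, there is no torsion. Every element of the proper part has at least $2$ and at most $3$ blocks, so chains have at most two elements, and the order complex of the proper part, as well as of every interval $(\hat0,x)$, is at most a graph. Graphs have free homology, and Fact A then gives free cohomology. So a counterexample needs many parts.

**Theorem 1.** Let $X$ be a finite simplicial complex. There is a partition $\lambda$, with all parts even, of some integer $n$, such that for every $j$

* $\widetilde H_j(X)$ is isomorphic to a direct summand of $\widetilde H_{j+3}(\Pi_\lambda)$;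
* $\widetilde H_j(X)$ is isomorphic to a direct summand of $\widetilde H^{\,n-6-j}(M_{\mathcal A_\lambda})$.

**Corollary 2 (the conjecture is false).** For $X$ a triangulation of $\mathbb{RP}^2$ and $\lambda$ as in Theorem 1, the groups $\widetilde H_4(\Pi_\lambda)$ and $H^{n-7}(M_{\mathcal A_\lambda})$ contain $\mathbb Z/2$ as a direct summand.

**Corollary 3.** For every finitely generated abelian group $G$ and $j\ge1$, the group $G$ is a direct summand of $\widetilde H_{j+3}(\Pi_\lambda)$ and of $\widetilde H^{\,n-6-j}(M_{\mathcal A_\lambda})$ for some $\lambda$.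

We write $A\mid B$ for "$A$ is isomorphic to a direct summand of $B$". This relation is transitive, and we shall always obtain it from homomorphisms $A\xrightarrow{\varphi}B\xrightarrow{\psi}A$ with $\psi\varphi=\mathrm{id}$, for then $B=\varphi(A)\oplus\ker\psi$. The proof is a chain
$$\widetilde H_j(X)\cong\widetilde H_{j+2}(D)\ \big|\ \widetilde H_{j+2}(L)\ \big|\ \widetilde H_{j+3}(K)\cong\widetilde H_{j+3}(\Pi_\lambda),$$
which we build from the right, because the requirements on the weights only become visible after the two steps on the right.

## From set partitions to chains of sets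

In this section and the next, $E$ is any finite set with $|E|\ge2$, with integer weights $a_e\ge2$; $\lambda$ is the partition with parts $a_e$, and $n=a(E)$. Later $E=\mathcal S$.

**Definition (the complexes $\Delta$ and $K$).** $\Delta$ is the complex on $[n-1]$ whose faces are the sets $\{t_1<\dots<t_p\}$ for which there is a chain $I_1\subset\dots\subset I_p$ of subsets of $E$ with $a(I_j)=t_j$ for all $j$. $K$ is the complex whose simplices are the chains $A_1\subsetneq\dots\subsetneq A_p$ of nonempty subsets of $[n-1]$ with $\{|A_1|,\dots,|A_p|\}\in\Delta$.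

Both are closed under passing to subsets. Some elements of $[n-1]$ need not be vertices of $\Delta$. For $\lambda=(2,2)$ the only nonempty face of $\Delta$ is $\{2\}$, so $K$ consists of the three $2$-subsets of $[3]$ as isolated points, in agreement with the proper part found above. For $\lambda=(4,2)$ the nonempty faces of $\Delta$ are $\{2\}$ and $\{4\}$, so $K$ has $\binom52+\binom54=15$ isolated points, one for each partition of $[6]$ of shape $(4,2)$.

Put $P=\Pi_\lambda\setminus\{\hat0,\hat1\}$.

**Lemma 4.** $P$ is the set of all $\pi\ne\hat1$ that coarsen (or equal) some partition of shape $\lambda$.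

**Proof.** The point is that "is a join of shape-$\lambda$ partitions" can be replaced by "lies above one of them". An element of $P$ is a nonempty join of partitions of shape $\lambda$, so it coarsens one. Conversely let $\pi\ne\hat1$ coarsen $\rho$ of shape $\lambda$. All parts are at least $2$, so $\pi\ne\hat0$. Match the elements $e\in E$ with the blocks of $\rho$ so that $e$ gets a block of size $a_e$, and let $f_\pi(e)$ be the block of $\pi$ containing that block. Then
$$\sum_{e\in f_\pi^{-1}(B)}a_e=|B|\qquad\text{for every block }B\text{ of }\pi. \tag{3}$$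
Let $x\ne y$ lie in one block $B$. By (3) there is some $e\in f_\pi^{-1}(B)$. Since $a_e\ge2$, we can cut $B$ into pieces of sizes $a_{e'}$, $e'\in f_\pi^{-1}(B)$, with $x,y$ both in the piece for $e$, and cut the other blocks of $\pi$ arbitrarily into pieces of the sizes prescribed by $f_\pi$. This gives $\sigma\le\pi$ of shape $\lambda$ with $x,y$ in one block. The join of all these $\sigma$, over all pairs $x,y$, is at most $\pi$ and puts any two elements of a block of $\pi$ together, so it equals $\pi$. $\square$

We recall the tool that compares posets.

**Fact B (Quillen's fiber lemma;** *Adv. Math.* 28 (1978), Prop. 1.6**).** A poset map $f:\mathcal Q\to R$ such that $f^{-1}(R_{\le r})$ is contractible for all $r\in R$ is a homotopy equivalence (of order complexes).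

**Lemma 5.** The order complex of $P$ is homotopy equivalent to $K$.

**Proof.** **Step 1: a poset map.** Let $\mathcal Q$ be the poset of nonempty simplices of $K$, ordered by inclusion. Its order complex is the barycentric subdivision of $K$. Define
$$f(A_1\subsetneq\dots\subsetneq A_p)=\{A_1,\ A_2\setminus A_1,\ \dots,\ A_p\setminus A_{p-1},\ [n]\setminus A_p\}.$$
If $|A_j|=a(I_j)$ with $I_1\subset\dots\subset I_p$, the blocks have sizes $a(I_1),a(I_2\setminus I_1),\dots,a(E\setminus I_p)$. Cutting each block into pieces of sizes $a_e$, with $e$ in the corresponding set, shows that $f(A_1\subsetneq\dots\subsetneq A_p)$ coarsens a partition of shape $\lambda$. It is not $\hat1$, since $p\ge1$ and $[n]\setminus A_p\ni n$. By Lemma 4 it lies in $P$. Enlarging the chain refines the partition, so $f:\mathcal Q\to P^{op}$ is order preserving.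

**Step 2: the fibers.** Fix $\pi\in P$. The fiber $f^{-1}(P^{op}_{\le\pi})$ consists of the chains in $K$ whose partition coarsens $\pi$. This says precisely that every $A_j$ is a nonempty union of blocks of $\pi$ not containing $n$: each $A_j$ is the union of the blocks $A_1,A_2\setminus A_1,\dots,A_j\setminus A_{j-1}$, and conversely, if all $A_j$ are unions of blocks of $\pi$, so are the differences. Moreover every nonempty chain of such unions is a simplex of $K$: take $f_\pi$ as in (3) and let $I_j=f_\pi^{-1}(\text{blocks contained in }A_j)$; these form a chain, with $a(I_j)=|A_j|$. So the fiber is the poset of nonempty simplices of the order complex of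
$$U_\pi=\{\text{nonempty unions of blocks of }\pi\text{ that avoid }n\}.$$
Since $\pi\ne\hat1$, the set $[n]$ minus the block of $n$ is nonempty, and it is the maximum of $U_\pi$. So the order complex of $U_\pi$ is a cone, hence contractible.

**Step 3.** By Fact B, $f$ is a homotopy equivalence. The order complexes of $P^{op}$ and $P$ are the same. $\square$

## The link of one size

**Lemma 6.** Let $c$ be a vertex of $\Delta$ and $L=\mathrm{lk}_\Delta(\{c\})$ its link, that is, the complex of all $\tau\not\ni c$ with $\tau\cup\{c\}\in\Delta$. Then $\widetilde H_j(L)\mid\widetilde H_{j+1}(K)$ for all $j$.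

**Proof.** The idea is that $K$ contains a suspension of $L$: we realize every size $t\neq c$ by the initial segment $[t]=\{1,\dots,t\}$ and the size $c$ in two different ways.

**Step 1: two sets of size $c$.** As $c=a(I)$ with $\emptyset\neq I\subsetneq E$ and all weights are at least $2$, we have $2\le c\le n-2$. So $x=[c]$ and $x'=[c-1]\cup\{c+1\}$ are distinct nonempty subsets of $[n-1]$ of size $c$. For a vertex $t$ of $L$: if $t<c$ then $[t]\subseteq[c-1]\subsetneq x,x'$; if $t>c$ then $x,x'\subsetneq[c+1]\subseteq[t]$. For an oriented simplex $\tau=[t_0,\dots,t_j]$ of $L$ put $e(\tau)=[\,[t_0],\dots,[t_j]\,]$. Then $x$ together with the sets $[t_i]$ forms a strict chain with size set $\tau\cup\{c\}\in\Delta$, and so does $x'$; both are simplices of $K$. Also $e(\tau)$ is a simplex of $K$, and $e$ commutes with $\partial$.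

**Step 2: a map into $K$.** Define $\Phi:\widetilde C_j(L)\to\widetilde C_{j+1}(K)$ by
$$\Phi(z)=x*e(z)-x'*e(z),$$
where $x*[A_0,\dots,A_j]=[x,A_0,\dots,A_j]$. From $\partial(x*w)=w-x*\partial w$ (valid also for $w$ of degree $-1$, with $\partial w=0$) we get
$$\partial\Phi(z)=e(z)-x*e(\partial z)-e(z)+x'*e(\partial z)=-\Phi(\partial z).$$

**Step 3: a map back.** Define $\Psi:\widetilde C_{j+1}(K)\to\widetilde C_j(L)$ by $\Psi[x,A_0,\dots,A_j]=[|A_0|,\dots,|A_j|]$, and $\Psi=0$ on simplices not containing $x$. The numbers $c,|A_0|,\dots,|A_j|$ are distinct, being sizes in a strict chain, and form a face of $\Delta$. So the value is an oriented simplex of $L$, and it changes by the sign of the permutation when the $A_i$ are permuted. Thus $\Psi$ is well defined. If a simplex does not contain $x$, neither do its faces, so $\Psi\partial$ and $\partial\Psi$ both vanish on it. On $x*w$ with $w=[A_0,\dots,A_j]$ not containing $x$,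
$$\Psi\partial(x*w)=\Psi(w)-\Psi(x*\partial w)=0-\partial\Psi(x*w),$$
because replacing sets by sizes commutes with deleting entries. So $\Psi\partial=-\partial\Psi$.

**Step 4: the composite.** Maps that anticommute with $\partial$ send cycles to cycles and boundaries to boundaries, so $\Phi,\Psi$ induce maps on homology. No entry of $x'*e(\tau)$ equals $x$, as $x'\neq x$ and the other entries have sizes different from $c$. So $\Psi\Phi(\tau)=\Psi(x*e(\tau))=\tau$. Hence $\Psi_*\Phi_*=\mathrm{id}$. $\square$

What does $L$ look like? A simplex of $L$ comes from a chain of subsets of $E$ one member of which, $T$ say, has weight $c$. The members below $T$ are proper subsets $I$ of $T$, and those above are $T\cup J$ with $J\subsetneq E\setminus T$ nonempty. So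
$$L=\bigcup_{T:\,a(T)=c}L_T, \tag{4}$$
where the simplices of $L_T$ are the sets
$$\{a(I_1),\dots,a(I_p)\}\cup\{c+a(J_1),\dots,c+a(J_q)\},\quad \emptyset\ne I_1\subsetneq\dots\subsetneq I_p\subsetneq T,\quad \emptyset\ne J_1\subsetneq\dots\subsetneq J_q\subsetneq E\setminus T,$$
with $p,q\ge0$. For $\lambda=(8,4,2)$ all subset sums are distinct, the only set of weight $6$ is $\{4,2\}$, and the link of $6$ is the pair of points $\{2\},\{4\}$. For $\lambda=(6,4,2)$ the edges of $\Delta$ are $\{6,10\},\{6,8\},\{4,10\},\{4,6\},\{2,8\},\{2,6\}$, and the link of $6$ is four points: $10$ and $8$ from $T=\{6\}$, and $4$ and $2$ from $T=\{4,2\}$. In general, if all subset sums are distinct, only one $T$ occurs in (4), and $L$ is the join of the order complexes of the proper nonempty subsets of $T$ and of $E\setminus T$. These are barycentric subdivisions of boundaries of simplices, so $L$ is a sphere. Interesting topology can only come from coincidences of subset sums.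

## Prescribing the sets of weight $c$: two obstructions

Formula (4) suggests a plan. Take a complex $D$ on the vertex set $E$ with facets $T_1,\dots,T_m$ of equal size, choose weights so that the sets of weight $c$ are the facets, and compare $L$ with $D$ by $I\mapsto a(I)$. The requirement $a(T_1)=\dots=a(T_m)$ is linear, so we choose $a$ generic among its solutions. Two things go wrong.

First, the equations can force extra sets of weight $c$. Let $D$ be the path with facets $\{1,2\},\{1,3\},\{3,4\}$. If all three have weight $c$, then
$$a(\{2,4\})=a(\{1,2\})+a(\{3,4\})-a(\{1,3\})=c ,$$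
though $\{2,4\}$ is not a facet. The culprit is the combination $\chi_{\{1,2\}}+\chi_{\{3,4\}}-2\chi_{\{1,3\}}=\chi_{\{2,4\}}-\chi_{\{1,3\}}$ of indicator vectors: its coefficients add up to $0$ and its entries all lie in $\{-1,0,1\}$, but it is not a difference of two facets.

Second, the equations can glue smaller sets together. Let $D$ be the boundary of a triangle, with facets $\{1,2\},\{1,3\},\{2,3\}$. The equations force $a_1=a_2=a_3=:b$. Now the sets of weight $c=2b$ are exactly the facets. But each $L_T$ has the single vertex $b$: the proper nonempty subsets of $T$ are singletons, and $E\setminus T$, being a single element, has no proper nonempty subset. So $L$ is a point while $D$ is a circle, and $\widetilde H_1(D)=\mathbb Z$ is not a summand of $\widetilde H_1(L)=0$. A simplicial map $L\to D$ taking each $L_T$ into the simplex $T$ would have to send $b$ to a vertex common to all three facets, and there is none. The same gluing happens on a triangulated surface: if triangles $x,y,z$ and $x',y,z$ share an edge, then $a_x=a_{x'}$.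

So we must choose $D$ only up to homotopy and shift of degree, in a form that avoids both obstructions. Describe $D$ by its facets: if they are $T_k$, $k\in N$, a vertex of $D$ is recorded by the set $S\subseteq N$ of facets containing it. The nerve of the cover of $D$ by its facets has as simplices the subsets of those $S$. So we look for a family $\mathcal S$ of subsets of $N$ that generates a complex with the homology of $X$ up to a shift, and that has enough members to prevent unwanted relations. The family (1) does this. The first obstruction is removed by Lemma 7 below, and the second by Lemma 9: in the triangle boundary no vertex lies in the facet $\{1,2\}$ and outside the other two.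

## Relations and separation in the family $\mathcal S$

From here on $E=\mathcal S$ is the family (1). For $t\in\mathbb R^N$ and $S\subseteq N$ write $t(S)=\sum_{k\in S}t_k$. The $S$-coordinate of $\sum_k t_k\chi_{T_k}\in\mathbb R^{\mathcal S}$ is the sum of $t_k$ over the $k$ with $S\in T_k$, which is $t(S)$. So a statement about the numbers $t(S)$ is a statement about combinations of stars.

**Lemma 7.** If $t(N)=0$ and $t(S)\in\{-1,0,1\}$ for all $S\in\mathcal S$, then $t=0$ or $t=e_k-e_l$ for some $k\ne l$.

**Proof.** Let $\alpha=t_o$, $\beta=t_{o'}$. Using $A=\emptyset$ and $F=\emptyset$ in (1), we get $\alpha,\beta,\alpha+\beta\in\{-1,0,1\}$. Also $\alpha+t(A)\in\{-1,0,1\}$ for all $A\subseteq V$, and $t(V)=-\alpha-\beta$.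

If $\alpha=0$, all $t(A)$ with $A\subseteq V$ lie in $\{-1,0,1\}$. So each $t_v$ does, and among the $t_v$ there is at most one $+1$ and at most one $-1$, since two equal signs would give $t(A)=\pm2$. With $\beta=-t(V)$ we find that $t$ is $0$, or $\pm(e_v-e_{o'})$, or $e_v-e_w$ with $v\ne w$ in $V$.

If $\alpha=1$, all $t(A)$ lie in $\{-2,-1,0\}$, so each $t_v$ is a nonpositive integer. From $\alpha+\beta\le1$ we get $\beta\in\{-1,0\}$, and $t(V)=-1-\beta\in\{0,-1\}$. If $t(V)=0$, then $t|_V=0$ and $\beta=-1$, so $t=e_o-e_{o'}$. If $t(V)=-1$, exactly one $t_v$ is $-1$ and the others vanish, and $\beta=0$, so $t=e_o-e_v$.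

If $\alpha=-1$, apply the previous case to $-t$. $\square$

**Lemma 8.** The vectors $\chi_{T_k}$, $k\in N$, are affinely independent: if $t(N)=0$ and $\sum_kt_k\chi_{T_k}=0$, then $t=0$. In particular the $T_k$ are pairwise distinct.

**Proof.** The hypothesis says $t(S)=0$ for all $S\in\mathcal S$. So Lemma 7 applies to both $t$ and $2t$. If $t\neq0$, then $t=e_k-e_l$, and $2t$ is neither $0$ nor of the form $e_p-e_q$, a contradiction. Taking $t=e_k-e_l$ gives $\chi_{T_k}\ne\chi_{T_l}$ for $k\neq l$. $\square$

**Lemma 9.** If $p\in N$ and $q,k\in N\setminus\{p\}$ (possibly $q=k$), there is $S\in\mathcal S$ with $p\in S$ and $q,k\notin S$.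

**Proof.** If $p\in\{o,o'\}$, take $S=\{p\}$. Let $p=v\in V$. If $o\notin\{q,k\}$, take $S=\{v,o\}$. If $o'\notin\{q,k\}$, take $S=\{v,o'\}$. Otherwise $\{q,k\}=\{o,o'\}$ and we take $S=V=V\setminus\emptyset$. $\square$

## A weight whose only coincidences are differences of stars

**Lemma 10.** There are positive even integers $a_S$ ($S\in\mathcal S$) such that all $a(T_k)$ equal one number $c$, and such that the following holds. If $I,J\subseteq\mathcal S$, $a(I)=a(J)$ and $I\ne J$, then there are $p\ne q$ in $N$ with $\chi_I-\chi_J=\chi_{T_p}-\chi_{T_q}$; that is,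
$$I\setminus J=T_p\setminus T_q\quad\text{and}\quad J\setminus I=T_q\setminus T_p. \tag{5}$$

**Proof.** **Step 1: the space of admissible weights contains a positive vector.** Let $W\subseteq\mathbb Q^{\mathcal S}$ be the span of all $\chi_{T_k}-\chi_{T_l}$. A weight $a$ has all $a(T_k)$ equal if and only if $a\in W^\perp$. The all-ones vector $\mathbf 1$ lies in $W^\perp$, because $|T_k|$ is constant; this is where closure under complementation enters.

**Step 2: genericity.** Consider the finitely many $\chi\in\{-1,0,1\}^{\mathcal S}\setminus W$. Since $W^{\perp\perp}=W$, for each of them the functional $a\mapsto a\cdot\chi$ is nonzero on $W^\perp$, so its kernel there is a proper subspace. A $\mathbb Q$-vector space is not a finite union of proper subspaces, so there is $b\in W^\perp$ with $b\cdot\chi\ne0$ for all these $\chi$. For each $\chi$, $(\mathbf 1+\varepsilon b)\cdot\chi=\mathbf 1\cdot\chi+\varepsilon\, b\cdot\chi$ vanishes for only one $\varepsilon$. So for a suitable small rational $\varepsilon>0$ the vector $\mathbf 1+\varepsilon b\in W^\perp$ has positive entries and nonzero product with all these $\chi$. Multiplying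 by an even common denominator we get $a\in W^\perp$ with positive even integer entries such that, for $\chi\in\{-1,0,1\}^{\mathcal S}$,
$$a\cdot\chi=0\iff\chi\in W. \tag{6}$$

**Step 3: which $\chi$ lie in $W$.** Let $\chi\in W\cap\{-1,0,1\}^{\mathcal S}$. Then $\chi=\sum_kt_k\chi_{T_k}$ with $t$ rational and $t(N)=0$, and the entries of $\chi$ are the numbers $t(S)$. By Lemma 7, $\chi=0$ or $\chi=\chi_{T_p}-\chi_{T_q}$ with $p\ne q$.

**Step 4.** If $a(I)=a(J)$ and $I\ne J$, then $\chi=\chi_I-\chi_J$ is a nonzero vector in $\{-1,0,1\}^{\mathcal S}$ with $a\cdot\chi=0$, so Steps 2 and 3 apply. The two equalities in (5) compare the positions of the entries $+1$ and $-1$. $\square$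

The six weights of the first section satisfy the lemma: for $\chi=(x_i,y_{ij})\in\{-1,0,1\}^6$ we have $a\cdot\chi=2[343(x_1+x_2+x_3)+49(y_{23}-x_2-x_3)+7(y_{13}-x_1-x_3)+(y_{12}-x_1-x_2)]$, with all brackets in $[-3,3]$. So $a\cdot\chi=0$ exactly when $x_1+x_2+x_3=0$ and $y_{ij}=x_i+x_j$, which says $\chi=\sum_kx_k\chi_{T_k}\in W$. This is (6).

Fix weights as in Lemma 10, let $\lambda$ be the partition with parts $a_S$, and $n=a(\mathcal S)$.

**Lemma 11.** $a(I)=c$ if and only if $I=T_k$ for some $k\in N$.

**Proof.** Suppose $a(I)=c$ and $I$ is none of the $T_k$. The plan is to compare $I$ with one star, and then with a star that was subtracted. Fix $k$. By Lemma 10 applied to $I$ and $T_k$, $\chi_I=\chi_{T_k}+\chi_{T_p}-\chi_{T_q}$ with $p\ne q$; and $q\ne k$, otherwise $I=T_p$. By Lemma 10 applied to $I$ and $T_q$,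
$$\chi_{T_k}+\chi_{T_p}-2\chi_{T_q}=\chi_{T_u}-\chi_{T_v}$$
for some $u\ne v$. The coefficients on each side add up to $0$, so Lemma 8 gives $e_k+e_p-2e_q=e_u-e_v$. Since $k,p\ne q$, the coefficient of $e_q$ on the left is $-2$, which is impossible on the right. The converse is the definition of $c$. $\square$

This is (2). In particular $c=a(T_k)$ is a vertex of $\Delta$, as $\emptyset\neq T_k\neq\mathcal S$. With $L=\mathrm{lk}_\Delta(\{c\})$, formula (4) now reads
$$L=\bigcup_{k\in N}L_k,\qquad L_k:=L_{T_k}. \tag{7}$$
A number $d<c$ is a vertex of $L_k$ if and only if $d=a(I)$ for some $\emptyset\ne I\subsetneq T_k$. A number $d>c$ is a vertex of $L_k$ if and only if $d-c=a(J)$ for some $\emptyset\ne J\subsetneq T_k^c$.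

## The complex of stars is a homotopy retract of the link

Let $D$ be the simplicial complex on the vertex set $\mathcal S$ with facets $T_k$, $k\in N$. Every $S\in\mathcal S$ is nonempty, so it lies in some $T_k$, and since the $T_k$ are distinct and of equal cardinality, they are indeed the facets. In the six-set example, $D$ consists of three triangles $T_1,T_2,T_3$, any two of which share exactly one vertex, $T_k\cap T_l=\{\{k,l\}\}$, and these three vertices are distinct. So $D$ is a closed necklace of three triangles, homotopy equivalent to a circle.

For a vertex $d$ of $L$ let $\mathcal K_d=\{k\in N: d\text{ is a vertex of }L_k\}$, which is nonempty by (7). To map $L$ to $D$ with $L_k$ going into the simplex $T_k$, we need the following, which is exactly what failed for the triangle boundary.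

**Lemma 12.** For every vertex $d$ of $L$, $\bigcap_{k\in\mathcal K_d}T_k\ne\emptyset$.

**Proof.** **Case $d<c$.** For each $k\in\mathcal K_d$ choose $\emptyset\ne I_k\subsetneq T_k$ with $a(I_k)=d$.

**Step 1: two different choices differ in a known way.** Let $k,l\in\mathcal K_d$ with $I_k\ne I_l$. By Lemma 10 there are $p\ne q$ with $I_k\setminus I_l=T_p\setminus T_q$ and $I_l\setminus I_k=T_q\setminus T_p$. If $p\ne k$, Lemma 9 gives $S\in\mathcal S$ with $p\in S$ and $q,k\notin S$. Then $S\in T_p\setminus T_q\subseteq I_k\subseteq T_k$, so $k\in S$, a contradiction. So $p=k$. If $q\ne l$, Lemma 9 gives $S$ with $q\in S$ and $p,l\notin S$. Then $S\in T_q\setminus T_p\subseteq I_l\subseteq T_l$, so $l\in S$, a contradiction. So $q=l$, and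
$$I_k\setminus I_l=T_k\setminus T_l,\qquad I_l\setminus I_k=T_l\setminus T_k .$$

**Step 2: then the remainders agree.** We have $T_k\setminus T_l\subseteq I_k$ and $T_l\setminus T_k\subseteq I_l$, and an element of $T_k\cap T_l$ lies in $I_k$ if and only if it lies in $I_l$. Hence
$$T_k\setminus I_k=(T_k\cap T_l)\setminus I_k=(T_k\cap T_l)\setminus I_l=T_l\setminus I_l .$$

**Step 3: from pairs to all of $\mathcal K_d$.** For all $k,l\in\mathcal K_d$ we now know: $I_k=I_l$ or $T_k\setminus I_k=T_l\setminus I_l$. Suppose the $I_k$ are not all equal, say $I_k\ne I_l$; then $T_k\setminus I_k=T_l\setminus I_l=:R$. For $h\in\mathcal K_d$ with $T_h\setminus I_h\ne R$ we would get $I_h=I_k$ and $I_h=I_l$, a contradiction. So either all sets $I_k$ coincide, or all sets $T_k\setminus I_k$ coincide. Both $I_k$ and $T_k\setminus I_k$ are nonempty subsets of $T_k$. So an element of the common set lies in all $T_k$, $k\in\mathcal K_d$.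

**Case $d>c$.** For each $k\in\mathcal K_d$ choose $\emptyset\ne J_k\subsetneq T_k^c$ with $a(J_k)=d-c$. Here we use complements to return to Lemma 9.

**Step 4: two different choices.** Let $J_k\ne J_l$. By Lemma 10, $J_k\setminus J_l=T_p\setminus T_q$ and $J_l\setminus J_k=T_q\setminus T_p$ with $p\ne q$. If $q\ne k$, Lemma 9 gives $S\in\mathcal S$ with $q\in S$ and $p,k\notin S$. Then $S^c\in\mathcal S$ contains $p$ and $k$ but not $q$, so $S^c\in T_p\setminus T_q\subseteq J_k\subseteq T_k^c$ although $k\in S^c$, a contradiction. So $q=k$. If $p\ne l$, Lemma 9 gives $S$ with $p\in S$ and $q,l\notin S$. Then $S^c\in T_q\setminus T_p\subseteq J_l\subseteq T_l^c$ although $l\in S^c$, a contradiction. So $p=l$, and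
$$J_k\setminus J_l=T_l\setminus T_k=T_k^c\setminus T_l^c,\qquad J_l\setminus J_k=T_k\setminus T_l=T_l^c\setminus T_k^c .$$

**Step 5: conclusion of the second case.** As in Step 2, $T_k^c\setminus T_l^c\subseteq J_k$, $T_l^c\setminus T_k^c\subseteq J_l$, and $J_k,J_l$ agree on $T_k^c\cap T_l^c$, so
$$T_k^c\setminus J_k=(T_k^c\cap T_l^c)\setminus J_k=(T_k^c\cap T_l^c)\setminus J_l=T_l^c\setminus J_l.$$
So for any $k,l\in\mathcal K_d$ we have $J_k=J_l$ or $T_k^c\setminus J_k=T_l^c\setminus J_l$. The argument of Step 3 uses only such an alternative, so all $J_k$ coincide or all $T_k^c\setminus J_k$ coincide. These are nonempty subsets of $T_k^c$, so there is $S'\in\bigcap_{k\in\mathcal K_d}T_k^c$. Then $S'^c\in\bigcap_{k\in\mathcal K_d}T_k$. $\square$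

The second alternative of Step 3 does occur. In the six-set example let $I_1=\{\{1\},\{1,3\}\}\subsetneq T_1$ and $I_2=\{\{2\},\{2,3\}\}\subsetneq T_2$. Both have weight $670+14=586+98=684$, they are disjoint, and $T_1\setminus I_1=T_2\setminus I_2=\{\{1,2\}\}$.

**Proposition 13.** $\widetilde H_i(D)\mid\widetilde H_i(L)$ for all $i$.

**Proof.** **Step 1: a simplicial map $r:L\to D$.** For each vertex $d$ of $L$ choose $r(d)\in\bigcap_{k\in\mathcal K_d}T_k$, by Lemma 12. If $\sigma$ is a simplex of $L_k$, then $k\in\mathcal K_d$ for all $d\in\sigma$, so $r(\sigma)\subseteq T_k$. So $r$ is simplicial.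

**Step 2: a simplicial map $g:\mathrm{sd}\,D\to L$.** The vertices of the barycentric subdivision $\mathrm{sd}\,D$ are the nonempty faces $I$ of $D$. If $I$ is not one of the $T_k$, put $g(I)=a(I)$. For the facets this would give the forbidden value $c$, so we move up: for each $k$ choose $S_k\in T_k^c$ and put $g(T_k)=c+a_{S_k}$. Here $\{S_k\}\subsetneq T_k^c$, since $|T_k^c|\ge3$. Now let $I_1\subsetneq\dots\subsetneq I_p\subseteq T_k$ be a chain of nonempty faces. As all $T_l$ have the same cardinality, a member of the chain can be a facet only if it is $I_p$ and $I_p=T_k$. So $g$ sends the chain either to $\{a(I_1),\dots,a(I_p)\}$ with $I_p\subsetneq T_k$, or to $\{a(I_1),\dots,a(I_{p-1}),c+a_{S_k}\}$ with $I_{p-1}\subsetneq T_k$. Both are simplices of $L_k$, hence of $L$.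

**Step 3: $r\circ g\simeq\mathrm{id}_{|D|}$.** Identify $|\mathrm{sd}\,D|=|D|\subset\mathbb R^{\mathcal S}$. Let $y\in|D|$ lie in the simplex of $\mathrm{sd}\,D$ given by a chain $I_1\subsetneq\dots\subsetneq I_p\subseteq T_k$. Then $y$ lies in the full simplex $|2^{T_k}|$. By Step 2 each $g(I_j)$ is a vertex of $L_k$, so $r(g(I_j))\in T_k$, and $r(g(y))\in|2^{T_k}|$ as well. So the segment from $y$ to $r(g(y))$ lies in $|2^{T_k}|\subseteq|D|$, and $(y,s)\mapsto(1-s)y+s\,r(g(y))$ is a well-defined continuous homotopy in $|D|$.

Hence $r_*g_*=\mathrm{id}$ on $\widetilde H_*(D)$. $\square$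

## The nerve of $D$ is a double suspension of $X$ in homology

For a set $A$ let $2^A$ be the full simplex on $A$, and let $*$ between complexes denote the join. We recall the nerve theorem: if a finite complex is covered by subcomplexes all of whose nonempty intersections are contractible, it is homotopy equivalent to the nerve of the cover.

**Proposition 14.** $\widetilde H_{j+2}(D)\cong\widetilde H_j(X)$ for all $j$.

**Proof.** **Step 1: the nerve.** Cover $D$ by the simplices $2^{T_k}$, $k\in N$. The intersection over $k\in\kappa$ is the full simplex on $\bigcap_{k\in\kappa}T_k$, which is contractible when this set is nonempty. So $D$ is homotopy equivalent to the nerve $Y$ on the vertex set $N$. A nonempty $\kappa\subseteq N$ is a simplex of $Y$ if and only if some $S\in\mathcal S$ lies in all $T_k$, $k\in\kappa$, that is, $\kappa\subseteq S$ for some $S\in\mathcal S$.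

**Step 2: two cones.** The sets $V\setminus F$ are contained in $V\cup\{o\}\in\mathcal S$. So the simplices of $Y$ are the subsets of the sets $V\cup\{o\}$, $V\cup\{o'\}$ and $F\cup\{o,o'\}$ with $F\in X$, and
$$Y=Y_1\cup Y_2,\qquad Y_1=2^V*\{o,o'\},\qquad Y_2=X*2^{\{o,o'\}},$$
where $\{o,o'\}$ in $Y_1$ is the complex of two isolated points. $Y_1$ is a cone with apex any $v\in V$ (recall $V\ne\emptyset$), and $Y_2$ is a cone with apex $o$. Both are contractible.

**Step 3: the intersection.** A face of $Y_1\cap Y_2$ contains at most one of $o,o'$, and its trace on $V$ is a face of $X$. So $Y_1\cap Y_2=X*\{o,o'\}$ is the suspension of $X$. The reduced Mayer–Vietoris sequence gives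
$$\widetilde H_{j+2}(Y)\cong\widetilde H_{j+1}(X*\{o,o'\})\cong\widetilde H_j(X).\qquad\square$$

In the six-set example $X=\{\emptyset\}$ has $\widetilde H_{-1}=\mathbb Z$, matching $\widetilde H_1=\mathbb Z$ of the necklace $D$.

## Assembly: the lattice, the complement, and $\mathbb{RP}^2$

**Proof of Theorem 1.** All weights are even integers and at least $2$, and $|\mathcal S|\ge6$, so Lemmas 4–6 apply with $E=\mathcal S$. Proposition 14, Proposition 13, Lemma 6 and Lemma 5 give, in this order,
$$\widetilde H_j(X)\cong\widetilde H_{j+2}(D)\ \big|\ \widetilde H_{j+2}(L)\ \big|\ \widetilde H_{j+3}(K)\cong\widetilde H_{j+3}(\Pi_\lambda). \tag{8}$$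
This is the first assertion. For the second, look at the summand for $x=\hat1$ in Fact A. The subspace $V_{\hat1}$ is the line $x_1=\dots=x_n$, of codimension $n-1$, so the summand of $\widetilde H^i(M_{\mathcal A_\lambda})$ is $\widetilde H_{n-3-i}(\Pi_\lambda)$. For $i=n-6-j$ this is $\widetilde H_{j+3}(\Pi_\lambda)$, which contains $\widetilde H_j(X)$ as a direct summand by (8). $\square$

**Proof of Corollary 2.** For a triangulation $X$ of $\mathbb{RP}^2$ we have $\widetilde H_1(X)=\mathbb Z/2$. Theorem 1 with $j=1$ gives $\mathbb Z/2$ as a direct summand of $\widetilde H_4(\Pi_\lambda)$ and of $\widetilde H^{n-7}(M_{\mathcal A_\lambda})$. Reduced cohomology is a direct summand of unreduced cohomology, so it is also a direct summand of $H^{n-7}(M_{\mathcal A_\lambda})$. As $\lambda\ne(1,\dots,1)$, the conjecture is false for both $\widetilde H_*(\Pi_\lambda)$ and $H^*(M_{\mathcal A_\lambda})$. $\square$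

For the $6$-vertex triangulation we may take $V$ to be its vertex set. It has $1+6+15+10=32$ faces, so $\lambda$ has $|\mathcal S|=2\cdot2^6+2\cdot32=192$ parts.

**Proof of Corollary 3.** For every finitely generated abelian group $G$ and $j\ge1$ there is a finite complex $X$, a Moore space $M(G,j)$, with $\widetilde H_j(X)\cong G$. Write $G$ as a direct sum of cyclic groups, and take a wedge of spheres $S^j$, one for each $\mathbb Z$, and of spaces obtained from $S^j$ by attaching a $(j+1)$-cell by a map of degree $m$, one for each $\mathbb Z/m$, realized as a finite simplicial complex. Apply Theorem 1. $\square$
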